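\title{The maximum order of $\ell$-critically $k$-connected graphs}

\begin{abstract}
A graph of connectivity $k$ is $\ell$-critically $k$-connected if deleting any set of at most $\ell$ vertices lowers the connectivity by the number of deleted vertices. We prove the conjecture that every $3$-critically $k$-connected graph has at most $ck^{3/2}$ vertices for some absolute constant $c$. More generally, we show that for each fixed $\ell\ge 3$ the maximum order of an $\ell$-critically $k$-connected graph is $(1+o(1))\,k^{\ell/(\ell-1)}$ as $k\to\infty$. The upper bound rests on a lemma that restricts how three minimum separators can cross. The lower bound comes from the orthogonality graph of a finite projective space.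
\end{abstract}

\section{The problem and the results}\label{sec:intro}

All graphs are finite and simple. A \emph{separator} of a graph $G$ is a set $T\subseteq V(G)$ such that $G-T$ is disconnected. The \emph{connectivity} $\kappa(G)$ is the least size of a separator if $G$ is not complete, and $\kappa(K_m)=m-1$ for $m\ge1$. The graph without vertices, which can occur only in the form $G-V(G)$, is given connectivity $0$, so that $\kappa$ is never negative. A separator with exactly $\kappa(G)$ vertices is a \emph{minimum separator}.

\begin{definition}
Let $\ell\ge1$. A graph $G$ with $\kappa(G)=k$ is \emph{$\ell$-critically $k$-connected} if $\kappa(G-X)=k-|X|$ for every set $X\subseteq V(G)$ with $|X|\le \ell$.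
\end{definition}

The complete graph $K_{k+1}$ is $\ell$-critically $k$-connected exactly when $k\ge \ell$. For all other graphs the definition is a covering condition.

\begin{lemma}\label{lem:cover}
Let $G$ be a non-complete graph with $n$ vertices and $\kappa(G)=k$. Then $n\ge k+2$, and $G$ is $\ell$-critically $k$-connected if and only if every set of at most $\ell$ vertices is contained in a minimum separator. In that case $k\ge \ell$.
\end{lemma}

\begin{proof}
A minimum separator leaves at least two vertices, so $n\ge k+2$. Let $G$ be $\ell$-critically $k$-connected. A set $X$ of $\min(\ell,n-1)$ vertices satisfies $0\le\kappa(G-X)=k-|X|$, so $|X|\le k\le n-2$, and therefore $|X|=\ell\le k$. Now let $|X|\le \ell$. If $G-X$ were complete, its connectivity would be $n-|X|-1\ge k-|X|+1$. So $G-X$ has a separator $T'$ with $k-|X|$ vertices, and $T'\cup X$ is a minimum separator of $G$.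

Conversely, let $X$ lie in a minimum separator $T$. Then $T\setminus X$ is a separator of $G-X$, so $\kappa(G-X)\le k-|X|$. If $T'$ is any separator of $G-X$, then $T'\cup X$ is a separator of $G$, so $|T'|\ge k-|X|$.
\end{proof}

Thus the minimum separators, each with only $k$ vertices, must cover all $\ell$-element sets of vertices. How many vertices can such a graph have? The simplest examples have few.

\begin{example}
Let $G$ be the complete multipartite graph with $\ell+1$ parts of size $a\ge2$. The graph $G-T$ is disconnected exactly when at least two vertices remain and all of them lie in one part. So the minimum separators are the complements of the parts, and $k=a\ell$. A set of $\ell$ vertices misses some part, so $G$ is $\ell$-critically $k$-connected, with $(1+1/\ell)k$ vertices.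
\end{example}

For $\ell=2$, on the other hand, the order is not bounded in terms of $k$.

\begin{example}\label{ex:cycle}
Let $N\ge8$ and let $C_N^2$ be the square of a cycle: the vertices are the residues modulo $N$, and two vertices are adjacent if they differ by $\pm1$ or $\pm2$. Let $T$ separate $u$ from $v$. Each of the two arcs of the cycle between $u$ and $v$ contains two consecutive vertices of $T$, since otherwise one could walk along the arc in steps of length $1$ or $2$ and avoid $T$. Hence $|T|\ge4$. Conversely, deleting two disjoint pairs of consecutive vertices disconnects the graph if both remaining arcs are nonempty. Let $a$ and $b=a+t$ be two vertices, $1\le t\le N/2$. If $t\ge2$, then $\{a-1,a,b,b+1\}$ leaves arcs with $t-1\ge1$ and $N-t-3\ge1$ vertices. If $t=1$, then $\{a,b,b+2,b+3\}$ leaves arcs with $1$ and $N-5$ vertices. So every pair lies in a separator of size $4$, and $C_N^2$ is $2$-critically $4$-connected for every $N\ge8$.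
\end{example}

For $\ell=3$ there is a bound: Mader \cite{Mader} proved that every $3$-critically $k$-connected graph has at most $2k^2-k$ vertices. The problem that we address is the following conjecture on the order of magnitude.

\medskip
\noindent\textbf{Conjecture.} \emph{There exists $c>0$ such that every $3$-critically $k$-connected graph has at most $ck^{3/2}$ vertices.}
\medskip

A short count explains the exponent. The most obvious minimum separators are the neighborhoods of vertices of degree $k$, and there are at most $n$ of these. If they alone cover all $\ell$-sets, then counting ordered $\ell$-tuples of distinct vertices gives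
\begin{equation}\label{eq:naive}
n(n-1)\cdots(n-\ell+1)\le n\,k^{\ell},
\end{equation}
so that $n$ is at most about $k^{\ell/(\ell-1)}$, which is $k^{3/2}$ for $\ell=3$. The graphs $C_N^2$ escape this count for $\ell=2$ because they have of order $N^2$ minimum separators, most of which cut off long arcs. Our results say that for $\ell\ge3$ separators other than neighborhoods give no asymptotic advantage, and that the bound suggested by \eqref{eq:naive} is asymptotically attained.

\begin{theorem}\label{thm:conj}
Every $3$-critically $k$-connected graph has at most $c\,k^{3/2}$ vertices, with $c=2\cdot10^6$.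
\end{theorem}

\begin{theorem}\label{thm:upper}
Let $\ell\ge3$ and $C_\ell=71\ell^2+3^\ell$, and let $G$ be a non-complete $\ell$-critically $k$-connected graph with $n\ge9k$ vertices. Then
\begin{equation}\label{eq:star}
n^{\ell-1}\bigl(1-C_\ell\sqrt{k/n}\,\bigr)\le(k+1)^\ell .
\end{equation}
Consequently, for fixed $\ell\ge3$, every $\ell$-critically $k$-connected graph has at most
\[
k^{\ell/(\ell-1)}\bigl(1+O_\ell(k^{-1/(2(\ell-1))})\bigr)
\]
vertices.
\end{theorem}

\begin{theorem}\label{thm:lower}
For each fixed $\ell\ge3$ and all large $k$ there is an $\ell$-critically $k$-connected graph with at least $(1-o(1))k^{\ell/(\ell-1)}$ vertices. Hence, if $f_\ell(k)$ is the maximum order of an $\ell$-critically $k$-connected graph, then $f_\ell(k)/k^{\ell/(\ell-1)}\to1$ as $k\to\infty$.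
\end{theorem}

So the conjecture holds, the exponent $3/2$ is best possible, and the sharp asymptotic constant is $1$. The constants $c$ and $C_\ell$ are chosen with room to spare. The proofs do not use Mader's bound.

Sections \ref{sec:frag} and \ref{sec:triples} concern an arbitrary non-complete graph and study the pieces that minimum separators cut off from a fixed vertex. Criticality enters in Section \ref{sec:count}, which proves Theorems \ref{thm:conj} and \ref{thm:upper}. Section \ref{sec:lower} proves Theorem \ref{thm:lower} and uses only Lemma \ref{lem:cover} and the statement of Theorem \ref{thm:upper}.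

\section{Fragments and the three-fragment lemma}\label{sec:frag}

In this section and the next, $G=(V,E)$ is a non-complete graph with $n$ vertices and $\kappa(G)=k\ge3$, and $r$ is a fixed vertex, the \emph{root}.

For $F\subseteq V$ let $N(F)$ be the set of vertices outside $F$ that have a neighbor in $F$, the \emph{boundary} of $F$, and let $\overline F=V\setminus(F\cup N(F))$. No edge joins $F$ to $\overline F$. So the boundary is a separator whenever both sides are nonempty:
\begin{equation}\label{eq:sep}
F\ne\emptyset\ne\overline F\quad\text{implies}\quad|N(F)|\ge k.
\end{equation}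

\begin{definition}
A \emph{fragment} is a nonempty set $F\subseteq V$ such that $G[F]$ is connected, $|N(F)|=k$ and $r\in\overline F$.
\end{definition}

A fragment $F$ is a component of $G-N(F)$, so it is determined by its boundary and any one of its vertices. The root orients all separators in the same way, and this makes the family of fragments closed under unions of intersecting members. Without it this fails: in $C_{12}^2$ the arcs $\{0,\dots,5\}$ and $\{4,\dots,9\}$ have boundaries of size $4$, while their union has the boundary $\{10,11\}$.

\begin{lemma}\label{lem:union}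
If $F$ and $F'$ are fragments and $F\cap F'\neq\emptyset$, then $F\cup F'$ is a fragment.
\end{lemma}

\begin{proof}
The union is connected. A vertex of $N(F\cap F')$ has a neighbor in both sets and lies outside one of them, so $N(F\cap F')\subseteq N(F)\cup N(F')$. Also $N(F\cup F')\subseteq N(F)\cup N(F')$. A vertex in both $N(F\cap F')$ and $N(F\cup F')$ lies outside $F\cup F'$ and has a neighbor in $F\cap F'$, so it lies in $N(F)\cap N(F')$. Therefore
\[
|N(F\cap F')|+|N(F\cup F')|\le|N(F)\cup N(F')|+|N(F)\cap N(F')|=2k.
\]
The root lies neither in $F\cup F'$ nor in $N(F)\cup N(F')$, so $r\in\overline{F\cap F'}$ and $r\in\overline{F\cup F'}$. By \eqref{eq:sep} both terms on the left are at least $k$, and so both equal $k$.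
\end{proof}

To compare several fragments that share a vertex we introduce coordinates. Menger's theorem states that for two distinct non-adjacent vertices $u,v$, the maximum number of internally disjoint $u$--$v$ paths equals the minimum size of a set $T\subseteq V\setminus\{u,v\}$ that leaves $u$ and $v$ in different components of $G-T$. Let $e$ be a vertex that lies in some fragment. Then $e$ and $r$ are distinct and non-adjacent, so there are $k$ internally disjoint $e$--$r$ paths $P_1,\dots,P_k$. We fix them, call them the \emph{Menger paths of $e$}, and order each from $e$ to $r$.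

\begin{lemma}\label{lem:coord}
Let $F$ be a fragment containing $e$. Then $N(F)$ consists of exactly one inner vertex $\pi_p(F)$ of each path $P_p$. The vertices of $P_p$ before $\pi_p(F)$ lie in $F$, and those after it lie in $\overline F$.
\end{lemma}

\begin{proof}
The path $P_p$ starts in $F$ and ends in $\overline F$, so its first vertex outside $F$ is an inner vertex in $N(F)$. The $k$ paths give $k$ distinct vertices of $N(F)$, and $|N(F)|=k$; this proves the first two assertions. After $\pi_p(F)$ the path has no vertex of $N(F)$ and it ends in $\overline F$. Since no edge joins $F$ to $\overline F$, this part of the path lies in $\overline F$.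
\end{proof}

So a fragment containing $e$ is described by $k$ positions, one on each path. How freely can they vary?

\begin{example}\label{ex:arcs}
In $C_N^2$ a separator of size $4$ consists of two pairs of consecutive vertices (Example \ref{ex:cycle}), so the fragments are the arcs $[a,b]=\{a,a+1,\dots,b\}$ with $r\notin[a-2,b+2]$. An arc containing $e$ has four coordinates but only two degrees of freedom, its two ends. Two such arcs can each stick out far beyond the other: for $N\ge12$, $r=6$, $A_1=[-3,0]$ and $A_2=[0,3]$ we have $A_1\cap\overline{A_2}=\{-3\}$ and $A_2\cap\overline{A_1}=\{3\}$. Three arcs through $e$ cannot do this. An arc that contains a vertex outside the other two must extend strictly farthest to the left or strictly farthest to the right, and at most two arcs do so.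
\end{example}

The central fact is that this restriction holds in every graph.

\begin{lemma}[three-fragment lemma]\label{lem:three}
Let $A_1,A_2,A_3$ be fragments with a common vertex. Then at least one of the sets
\[
I_1=A_1\cap\overline{A_2}\cap\overline{A_3},\qquad I_2=A_2\cap\overline{A_1}\cap\overline{A_3},\qquad I_3=A_3\cap\overline{A_1}\cap\overline{A_2}
\]
is empty.
\end{lemma}

\begin{proof}
Let $e$ be a common vertex and suppose that all three sets are nonempty. We bound $\sum_i|N(I_i)|$ from below by connectivity and from above path by path.

Since $e\in A_2$ and $I_1\subseteq\overline{A_2}$, the vertex $e$ lies neither in $I_1$ nor in $N(I_1)$. So $|N(I_1)|\ge k$ by \eqref{eq:sep}, and by symmetry $\sum_i|N(I_i)|\ge3k$.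

Let $v\in N(I_1)$. It has a neighbor in $I_1$, so $v\in A_1\cup N(A_1)$ and $v\in\overline{A_j}\cup N(A_j)$ for $j=2,3$. As $v\notin I_1$, it follows that $v\in N(A_1)\cup N(A_2)\cup N(A_3)$. By Lemma \ref{lem:coord}, $v$ is an inner vertex of a Menger path $P_p$ of $e$. Let $a_i$ be the position of $\pi_p(A_i)$ on $P_p$ and let $w$ be the position of $v$. Then $w\in\{a_1,a_2,a_3\}$. Moreover $w\le a_1$ because $v\notin\overline{A_1}$, and $w\ge a_j$ for $j=2,3$ because $v\notin A_j$. Hence $w$ equals $a_1$ or $\max(a_2,a_3)$, and $N(I_1)$ has at most $2$, $1$ or $0$ vertices on $P_p$ according as $a_1$ is greater than, equal to or less than $\max(a_2,a_3)$. The same holds for $I_2$ and $I_3$ with the indices permuted. Up to a permutation there are three cases, and the contribution of $P_p$ to $\sum_i|N(I_i)|$ is at most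
\[
\begin{array}{ll}
2+0+0=2&\text{if }a_1>\max(a_2,a_3),\\
1+1+0=2&\text{if }a_1=a_2>a_3,\\
1+1+1=3&\text{if }a_1=a_2=a_3.
\end{array}
\]
The $k$ paths contribute at least $3k$ in total, so the third case occurs on every path, which means that $N(A_1)=N(A_2)=N(A_3)$. Then each $A_i$ is the component of $G-N(A_1)$ containing $e$. Thus $A_1=A_2$ and $I_1\subseteq A_1\cap\overline{A_1}=\emptyset$, a contradiction.
\end{proof}

\begin{remark}
The proof shows why three is the first number that works. For two fragments and the sets $A_1\cap\overline{A_2}$ and $A_2\cap\overline{A_1}$, connectivity demands $2k$ boundary vertices and each path can supply two, so there is no contradiction, in agreement with Example \ref{ex:arcs}. A third fragment raises the demand to $3k$, while a path on which the boundaries differ still supplies only two.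
\end{remark}

In Section \ref{sec:count} we use the lemma in terms of sizes.

\begin{corollary}\label{cor:private}
Let $A_1,A_2,A_3$ be fragments with a common vertex. Then $|A_i\setminus(A_j\cup A_t)|\le2k$ for some ordering $(i,j,t)$ of $\{1,2,3\}$.
\end{corollary}

\begin{proof}
The set $I_i$ arises from $A_i\setminus(A_j\cup A_t)$ by deleting the at most $2k$ vertices in $N(A_j)\cup N(A_t)$, and some $I_i$ is empty.
\end{proof}

\section{Large fragments cover few triples}\label{sec:triples}

The boundaries of the fragments through one vertex $e$ can cover a positive proportion of all pairs. In $C_N^2$, with $e$ and $r$ far apart, take $x$ on one arc between them and $y$ on the other, neither of them next to $r$ on the cycle; the arc through $e$ strictly between $x$ and $y$ is a fragment with $x$ and $y$ in its boundary. For triples, two degrees of freedom no longer suffice.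

\begin{lemma}\label{lem:triples}
\begin{enumerate}
\item[(i)] For each vertex $e$, at most $kn^2$ three-element sets are contained in the boundary of a fragment that contains $e$.
\item[(ii)] For each real $s>0$, at most $kn^3/s$ three-element sets are contained in the boundary of a fragment with at least $s$ vertices.
\end{enumerate}
\end{lemma}

\begin{figure}[ht]
\centering
\begin{tikzpicture}[scale=1.15]
\draw[gray] (0,1)--(1,2)--(7,2)--(8,1);
\draw[gray] (0,1)--(8,1);
\draw[gray] (0,1)--(1,0)--(7,0)--(8,1);
\draw[thick] (6,2)--(2,1)--(2,0);
\draw[thick,dashed] (2,2)--(6,1)--(2,0);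
\draw[very thick,dotted] (2,2)--(2,1)--(6,0);
\fill (0,1) circle (2pt) node[left] {$e$};
\fill (8,1) circle (2pt) node[right] {$r$};
\fill (2,2) circle (2pt) node[above] {$x$};
\fill (6,2) circle (2pt) node[above] {$x'$};
\fill (2,1) circle (2pt) node[above left] {$y$};
\fill (6,1) circle (2pt) node[above right] {$y'$};
\fill (2,0) circle (2pt) node[below] {$z$};
\fill (6,0) circle (2pt) node[below] {$z'$};
\draw[fill=white] (4,2) circle (2pt) node[above] {$x^*$};
\draw[fill=white] (4,1) circle (2pt) node[above] {$y^*$};
\draw[fill=white] (4,0) circle (2pt) node[below] {$z^*$};
\end{tikzpicture}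
\caption{Three internally disjoint paths from $e$ to $r$ (gray) and the boundaries of three fragments containing $e$. The solid line joins the boundary vertices $x',y,z$ of $A_1$, the dashed line the boundary vertices $x,y',z$ of $A_2$, and the dotted line the boundary vertices $x,y,z'$ of $A_3$. On each path a fragment contains the vertices to the left of its boundary vertex. Each of $x^*,y^*,z^*$ lies in one fragment and beyond the boundaries of the other two, which the three-fragment lemma forbids.}
\label{fig:three}
\end{figure}

\begin{proof}
(i) We may assume that $e$ lies in a fragment. Let $\mu_p$ be the number of inner vertices of the Menger path $P_p$ of $e$. By Lemma \ref{lem:coord}, each three-element set in question has its vertices on three distinct paths. Fix indices $a<b<c$, and let $B$ be the set of triples $(x,y,z)$ of inner vertices of $P_a,P_b,P_c$, respectively, such that $\{x,y,z\}$ lies in the boundary of a fragment containing $e$. We claim that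
\begin{equation}\label{eq:box}
|B|\le2(\mu_a\mu_b+\mu_b\mu_c+\mu_a\mu_c).
\end{equation}
Regard $B$ as a subset of a box of size $\mu_a\times\mu_b\times\mu_c$. The box has $\mu_a\mu_b+\mu_b\mu_c+\mu_a\mu_c$ axis-parallel lines, each obtained by fixing two coordinates. On each line mark the two elements of $B$ whose varying coordinate is farthest along its path (or all elements, if there are fewer than two). If \eqref{eq:box} fails, some $(x,y,z)\in B$ is never marked, and so each of the three lines through it has two later elements of $B$. This gives vertices $x<x^*<x'$ on $P_a$, $y<y^*<y'$ on $P_b$ and $z<z^*<z'$ on $P_c$ such that $(x',y,z)$, $(x,y',z)$ and $(x,y,z')$ belong to $B$. Let $A_1,A_2,A_3$ be fragments containing $e$ whose boundaries contain these three triples, in this order (Figure \ref{fig:three}). Then $\pi_a(A_1)=x'$ and $\pi_a(A_2)=\pi_a(A_3)=x$, so $x^*\in A_1\cap\overline{A_2}\cap\overline{A_3}$ by Lemma \ref{lem:coord}. The same reasoning on $P_b$ and $P_c$ gives $y^*\in A_2\cap\overline{A_1}\cap\overline{A_3}$ and $z^*\in A_3\cap\overline{A_1}\cap\overline{A_2}$. This contradicts Lemma \ref{lem:three}. (Two elements are marked on each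 line, rather than one, to secure the intermediate vertices $x^*,y^*,z^*$.)

Now sum \eqref{eq:box} over all $a<b<c$. Each pair of indices occurs in $k-2$ triples, so the total is at most $2(k-2)\sum_{a<b}\mu_a\mu_b\le k\bigl(\sum_p\mu_p\bigr)^2\le kn^2$.

(ii) Count the pairs $(e,t)$ for which there is a fragment $F$ with $|F|\ge s$, $e\in F$ and $t\subseteq N(F)$, where $|t|=3$. Each set $t$ in question occurs in at least $s$ pairs, and by (i) there are at most $n\cdot kn^2$ pairs.
\end{proof}

\section{The upper bound}\label{sec:count}

Let $\ell\ge3$, and let $G$ be a non-complete $\ell$-critically $k$-connected graph with $n\ge9k$ vertices. By Lemma \ref{lem:cover}, $k\ge\ell\ge3$ and every $\ell$-set $X$ lies in a minimum separator; fix one, $T_X$, for each $X$. We prove \eqref{eq:star} by counting \emph{tuples}, that is, ordered $\ell$-tuples of distinct vertices, and we attribute to a tuple the properties of its underlying set.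

\subsection{The root and the good sets}

The root should avoid most of the chosen separators. Since $\sum_{v\in V}|\{X:v\in T_X\}|=k\binom n\ell$, we can choose $r$ such that $r\in T_X$ for at most $\frac kn\binom n\ell$ sets $X$. Fragments are taken with respect to this root. If $r\notin T_X$, let $E_X$ be a component of $G-T_X$ not containing $r$. Then $N(E_X)\subseteq T_X$ and $r\in\overline{E_X}$, so $N(E_X)=T_X$ by \eqref{eq:sep}. Thus $E_X$ is a fragment and $X\subseteq N(E_X)$.

We separate small from large fragments by a threshold $s$. Lemma \ref{lem:triples} costs a proportion of order $k/s$ of all tuples, and the treatment of small fragments will cost a proportion of order $s/n$. We balance the two: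
\[
s=\sqrt{kn},\qquad\varepsilon=\sqrt{k/n}=\frac ks=\frac sn .
\]
The hypothesis $n\ge9k$ says that $\varepsilon\le\frac13$, that is, $s\ge3k$. An $\ell$-set $X$ is \emph{good} if $r\notin T_X$ and no fragment $F$ with $|F|\ge s$ has $X\subseteq N(F)$. For good $X$ we have $|E_X|<s$.

\begin{lemma}\label{lem:bad}
At most $kn^{\ell-1}+6\varepsilon n^\ell$ tuples are not good.
\end{lemma}

\begin{proof}
At most $\ell!\,\frac kn\binom n\ell\le kn^{\ell-1}$ tuples have $r\in T_X$. In any other tuple that is not good, the first three entries form one of the sets counted in Lemma \ref{lem:triples}(ii). There are at most $6kn^3/s$ choices for these entries and at most $n^{\ell-3}$ for the others.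
\end{proof}

This is the only step of the upper bound that needs $\ell\ge3$.

\subsection{Merging small fragments}

If the small fragments $E_X$ were pairwise disjoint or equal, there would be at most $n$ of them, each boundary would contain at most $k^\ell$ tuples, and we would be back at \eqref{eq:naive}. The difficulty is that they overlap, so their number is not controlled. Lemma \ref{lem:union} lets us merge overlapping fragments, and a merged fragment $M\supseteq E_X$ still satisfies $X\subseteq M\cup N(M)$. This is useful only while $M$ stays small, and repeated merging can produce large sets. We therefore first set aside medium-sized fragments that stop the growth.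

Let $R_1,\dots,R_h$ be a maximal family of pairwise disjoint fragments with $2s\le|R_i|<3s$ (possibly $h=0$). For a good set $X$ let
\[
J(X)=\{i:R_i\cap E_X\ne\emptyset\}.
\]
The tuples with $J(X)=\emptyset$ give the main term.

\begin{lemma}\label{lem:main}
At most $n(k+1)^\ell+\frac12 3^\ell ns^{\ell-1}$ good tuples have $J(X)=\emptyset$.
\end{lemma}

\begin{proof}
Consider the fragments $E_X$ with $X$ good and $J(X)=\emptyset$, and join two of them when they intersect. Let $M_1,M_2,\dots$ be the unions over the connected components of this intersection graph; they are pairwise disjoint. Order the members of a component so that each one meets the union of the previous ones. By Lemma \ref{lem:union} every partial union is a fragment. The first has fewer than $s$ vertices, and each step adds fewer than $s$. If some partial union had at least $2s$ vertices, the first such would have fewer than $3s$, and it would be disjoint from all $R_i$, against the maximality of the family. So each $M_j$ is a fragment with $1\le|M_j|<2s$. If $E_X\subseteq M_j$, then $X\subseteq N(E_X)\subseteq M_j\cup N(M_j)$, so the number of tuples is at most $\sum_j(|M_j|+k)^\ell$.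

Let $\gamma(x)=(x+k)^\ell/x$, the cost per vertex of a set of size $x$. Its logarithmic derivative is $\bigl((\ell-1)x-k\bigr)/\bigl(x(x+k)\bigr)$, which changes sign at most once on $[1,2s]$, from negative to positive. So $\gamma$ attains its maximum on $[1,2s]$ at an endpoint. Since $\sum_j|M_j|\le n$ and $2s+k\le3s$,
\[
\sum_j(|M_j|+k)^\ell=\sum_j|M_j|\,\gamma(|M_j|)\le n\gamma(1)+n\gamma(2s)\le n(k+1)^\ell+\tfrac123^\ell ns^{\ell-1}.\qedhere
\]
\end{proof}

The term $n(k+1)^\ell$ is the cost of one-vertex fragments, whose boundaries are the neighborhoods counted in \eqref{eq:naive}.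

\subsection{Small fragments that meet a medium one}

It remains to show that few good tuples have $J(X)\ne\emptyset$. Goodness forces such an $X$ to have an element in the set $R_i$, which has only $O(\varepsilon n)$ vertices, and the three-fragment lemma keeps the sum over $i$ from cancelling this gain.

\begin{lemma}\label{lem:J}
Let $X$ be good. Then $X\cap R_i\neq\emptyset$ for every $i\in J(X)$, and $|J(X)|\le2$.
\end{lemma}

\begin{proof}
Let $i\in J(X)$. By Lemma \ref{lem:union}, $R_i\cup E_X$ is a fragment with at least $2s$ vertices. Every vertex of $X$ lies in $N(E_X)$. If $X$ missed $R_i$, we would have $X\subseteq N(R_i\cup E_X)$, which goodness excludes.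

Suppose that $J(X)$ contains three indices, say $1,2,3$. The fragments $A_i=R_i\cup E_X$, $i=1,2,3$, share the vertices of $E_X$. As the $R_i$ are disjoint, $A_i\setminus(A_j\cup A_t)=R_i\setminus E_X$ has more than $2s-s\ge3k$ vertices for every ordering $(i,j,t)$. This contradicts Corollary \ref{cor:private}.
\end{proof}

We merge the remaining small fragments according to the value of $J(X)$. Let $\mathcal J$ be the set of nonempty values $J(X)$, $X$ good. For $J\in\mathcal J$ put
\[
Q_J=\bigcup_{i\in J}R_i\ \cup\bigcup_{X\text{ good},\ J(X)=J}E_X .
\]
There is at least one such $E_X$, and each meets every $R_i$ with $i\in J$. Starting from one $E_X$, adding the sets $R_i$ and then the other sets $E_X$, we see from Lemma \ref{lem:union} that $Q_J$ is a fragment. It is disjoint from $R_i$ for $i\notin J$. The sets $Q_J$ may be large, but they overlap little.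

\begin{lemma}\label{lem:overlap}
Each vertex lies in at most two sets $Q_J$ with $|J|=1$ and in at most six sets $Q_J$ with $|J|=2$. Hence $\sum_{J\in\mathcal J}|Q_J|\le8n$.
\end{lemma}

\begin{proof}
Let $w\in Q_{J_1}\cap Q_{J_2}\cap Q_{J_3}$, and suppose that each $J_a$ has an index $i_a$ that belongs to neither of the other two sets $J_b,J_c$. Then $Q_{J_a}\setminus(Q_{J_b}\cup Q_{J_c})$ contains $R_{i_a}$, which has at least $2s>2k$ vertices. This contradicts Corollary \ref{cor:private}, so no three sets $J$ with $w\in Q_J$ have such private indices.

Three distinct singletons have private indices, which gives the first bound. The two-element sets $J$ with $w\in Q_J$ are the edges of a graph on $\{1,\dots,h\}$. Three edges at a common vertex have private indices, and so do three disjoint edges. Hence the graph has maximum degree at most $2$, and a maximal matching in it has $\rho\le2$ edges. The $2\rho$ ends of the matching meet every edge, their degrees sum to at most $4\rho$, and this sum counts the $\rho$ matching edges twice. So there are at most $3\rho\le6$ edges. The last assertion follows because $|J|\le2$ for all $J\in\mathcal J$, by Lemma \ref{lem:J}.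
\end{proof}

\begin{lemma}\label{lem:meet}
At most $28\,\ell sn^{\ell-1}$ good tuples have $J(X)\ne\emptyset$.
\end{lemma}

\begin{proof}
Fix $J\in\mathcal J$ and an index $i\in J$. A good tuple with $J(X)=J$ has an entry in $R_i$ by Lemma \ref{lem:J}, and all its entries lie in $N(E_X)\subseteq Q_J\cup N(Q_J)$. There are $\ell$ choices for the position of an entry in $R_i$, fewer than $3s$ for that entry, at most $|Q_J|+k$ for the entry in the first of the other positions, and at most $n^{\ell-2}$ for the rest. Since $|Q_J|\ge2s\ge6k$, we have $|Q_J|+k\le\frac76|Q_J|$. By Lemma \ref{lem:overlap} the total is at most $\ell\cdot3s\cdot\frac76\cdot8n\cdot n^{\ell-2}=28\,\ell sn^{\ell-1}$.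
\end{proof}

\subsection{Proofs of Theorems \ref{thm:conj} and \ref{thm:upper}}

\begin{proof}[Proof of Theorem \ref{thm:upper}]
The number of tuples is $n^\ell\prod_{i<\ell}(1-i/n)\ge n^\ell\bigl(1-\sum_{i<\ell}i/n\bigr)\ge n^\ell-\frac{\ell^2}2n^{\ell-1}$. Lemmas \ref{lem:bad}, \ref{lem:main} and \ref{lem:meet} give
\[
n^\ell\le n(k+1)^\ell+\tfrac123^\ell ns^{\ell-1}+6\varepsilon n^\ell+kn^{\ell-1}+\tfrac{\ell^2}2n^{\ell-1}+28\,\ell sn^{\ell-1}.
\]
Here $sn^{\ell-1}=\varepsilon n^\ell$, $ns^{\ell-1}=\varepsilon^{\ell-1}n^\ell\le\varepsilon n^\ell$, $kn^{\ell-1}=\varepsilon^2n^\ell\le\frac13\varepsilon n^\ell$, and $n^{\ell-1}\le sn^{\ell-1}=\varepsilon n^\ell$. So all terms after the first add up to at most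
\[
\bigl(\tfrac123^\ell+6+\tfrac13+\tfrac{\ell^2}2+28\ell\bigr)\varepsilon n^\ell\le C_\ell\,\varepsilon n^\ell ,
\]
because $6+\frac13\le\ell^2$ and $28\ell\le10\ell^2$ for $\ell\ge3$. Dividing by $n$ gives \eqref{eq:star}.

For the second assertion put $\delta=k^{-1/(2(\ell-1))}$; note that $1/k\le\delta\le1$. We must find $A=A(\ell)$ with $n\le k^{\ell/(\ell-1)}(1+A\delta)$. A complete graph has $n=k+1\le k^{\ell/(\ell-1)}(1+\delta)$. Let $G$ be non-complete, and choose $k_0=k_0(\ell)$ such that $C_\ell\delta\le\frac12$ for $k\ge k_0$.

Let $k\ge k_0$. We may assume $n>k^{\ell/(\ell-1)}$, that is, $\sqrt{k/n}<\delta$. Then $n\ge9k$, as $\delta\le\frac13$, and \eqref{eq:star} gives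
\[
n\le k^{\ell/(\ell-1)}\bigl(1+\tfrac1k\bigr)^{\ell/(\ell-1)}(1-C_\ell\delta)^{-1/(\ell-1)}\le k^{\ell/(\ell-1)}(1+3\delta)(1+2C_\ell\delta),
\]
where we used $(1+1/k)^2\le1+3/k$ and $(1-x)^{-1}\le1+2x$ for $0\le x\le\frac12$. The last product is at most $1+(3+8C_\ell)\delta$.

Let $k<k_0$. Either $n<4C_\ell^2k$, or \eqref{eq:star} applies with $C_\ell\sqrt{k/n}\le\frac12$ and gives $n^{\ell-1}\le2(k+1)^\ell$. So $n$ is bounded above and $\delta$ is bounded away from $0$ in terms of $\ell$, and the estimate holds after enlarging $A$.
\end{proof}

\begin{proof}[Proof of Theorem \ref{thm:conj}]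
We have $k\ge1$, since $0\le\kappa(G-v)=k-1$ for a vertex $v$. If $G$ is complete, then $n=k+1\le2k^{3/2}$. Let $G$ be non-complete; note that $C_3=666$. If $n\ge1332^2k$, then $666\sqrt{k/n}\le\frac12$, so \eqref{eq:star} gives $n^2\le2(k+1)^3\le16k^3$ and $n\le4k^{3/2}$. If $n<1332^2k$, then $n<2\cdot10^6k\le2\cdot10^6k^{3/2}$.
\end{proof}

\section{Graphs from projective spaces}\label{sec:lower}

To attain the bound we look for near equality in \eqref{eq:naive}: a $k$-regular graph of connectivity $k$ in which every $\ell$-set has a common neighbor, with about $k^{\ell/(\ell-1)}$ vertices. In the projective space of dimension $\ell$ over $\mathbb F_q$, any $\ell$ points lie in a hyperplane, there are about $q^\ell$ points, and a hyperplane has about $q^{\ell-1}$ of them. Orthogonality assigns a hyperplane to each point and so defines a graph of the right order and degree. It needs three repairs, which we explain as they arise.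

\begin{proposition}\label{prop:q}
Let $\ell\ge3$, let $q\ge\max(41,\ell)$ be a prime, and let $k_q=q^{\ell-1}+8q^{\ell-2}+1$. There is a non-complete $\ell$-critically $k_q$-connected graph with at least $q^\ell$ vertices.
\end{proposition}

Until the end of the proof of this proposition, $\ell$ and $q$ are fixed, $k=k_q$ and $m=q^{\ell-2}$. Note that $m\ge q$ because $\ell\ge3$. All degrees will be $q^{\ell-1}+O(m)=qm+O(m)$.

\subsection{Points and orthogonality}

Let $\mathcal P$ be the set of points of $PG(\ell,q)$, that is, of one-dimensional subspaces of $\mathbb F_q^{\ell+1}$. Write $x\perp y$ if vectors spanning $x$ and $y$ have standard dot product $0$. Dimensions are always vector space dimensions. A subspace of dimension $d$ contains $(q^d-1)/(q-1)$ points, and since the dot product is nondegenerate, $\dim U+\dim U^\perp=\ell+1$ for every subspace $U$. For a point $x$, or a set $Y$ of points, $x^\perp$ and $Y^\perp$ denote the sets of points orthogonal to $x$ and to all of $Y$. Put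
\[
N=|\mathcal P|=\frac{q^{\ell+1}-1}{q-1},\qquad H=\frac{q^\ell-1}{q-1},\qquad H'=\frac{q^{\ell-1}-1}{q-1}.
\]
Then $|x^\perp|=H$, $|x^\perp\cap y^\perp|=H'$ for $x\ne y$, $H-H'=q^{\ell-1}$, $N=qH+1\ge q^\ell+q^{\ell-1}$, and $1\le H'\le\frac q{q-1}m\le\frac32m$. A point $x$ is \emph{isotropic} if $x\perp x$; let $\mathcal Q$ be the set of isotropic points. We need two estimates.

\begin{lemma}\label{lem:iso}
For every point $x$ we have $|x^\perp\cap\mathcal Q|\le3m$.
\end{lemma}

\begin{proof}
Let $U$ be the $\ell$-dimensional subspace orthogonal to $x$. Some $u\in U$ has $u\cdot u\ne0$. Otherwise $2\,a\cdot b=(a+b)\cdot(a+b)-a\cdot a-b\cdot b=0$ for all $a,b\in U$, and as $q$ is odd this gives $U\subseteq U^\perp$, although $\dim U^\perp=1<\ell$. The space $U$ is the union of $q^{\ell-1}$ lines $\{a+tu:t\in\mathbb F_q\}$, and on each of them $(a+tu)\cdot(a+tu)$ is a polynomial of degree $2$ in $t$. So at most $2q^{\ell-1}$ vectors $a\in U$ have $a\cdot a=0$, and they account for at most $2q^{\ell-1}/(q-1)\le3m$ points.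
\end{proof}

\begin{lemma}\label{lem:mix}
Let $Y,Y'$ be sets of points such that no point of $Y$ is orthogonal to a point of $Y'$. Then $|Y|\,|Y'|\le q^{\ell-1}(q+1)^2$.
\end{lemma}

\begin{proof}
Let $\alpha=|Y|\ge1$ and $d(y)=|y^\perp\cap Y|$ for $y\in\mathcal P$. We compute the variance of $d$. Counting incidences gives $\sum_yd(y)=\alpha H$ and $\sum_yd(y)^2=\sum_{x,x'\in Y}|x^\perp\cap x'^\perp|=\alpha H+\alpha(\alpha-1)H'$. Therefore
\[
\sum_{y\in\mathcal P}\Bigl(d(y)-\frac{\alpha H}N\Bigr)^2=\alpha H+\alpha(\alpha-1)H'-\frac{\alpha^2H^2}N=\alpha q^{\ell-1}+\alpha^2\Bigl(H'-\frac{H^2}N\Bigr)\le\alpha q^{\ell-1}.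
\]
The inequality $H'N\le H^2$ used here reads $(q^{\ell-1}-1)(q^{\ell+1}-1)\le(q^\ell-1)^2$, or $2q^\ell\le q^{\ell+1}+q^{\ell-1}$. Each $y\in Y'$ has $d(y)=0$ and contributes $\alpha^2H^2/N^2$. Hence $\alpha|Y'|\le q^{\ell-1}(N/H)^2$, and $N/H=q+1/H\le q+1$.
\end{proof}

\subsection{First repair: doubling the isotropic points}

In the graph on $\mathcal P$ that joins distinct orthogonal points, the only point orthogonal to all of an $\ell$-set $X$ may belong to $X$. For $\ell=3$ and $q=41$ the point $z$ spanned by $(1,9,0,0)$ is isotropic, since $1+81=2\cdot41$. Together with the points spanned by $(0,0,1,0)$ and $(0,0,0,1)$ it spans a space of dimension $3$ whose orthogonal complement is $z$. These three points have no common neighbor. A second copy of each isotropic point supplies one.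

Let $V=(\mathcal P\times\{1\})\cup(\mathcal Q\times\{2\})$ and $n=|V|\ge N$. For a vertex $v$ let $\hat v$ be its point, and for $A\subseteq V$ let $\hat A=\{\hat v:v\in A\}$; thus $|\hat A|\ge|A|/2$. Let $G_0$ be the graph on $V$ in which $u$ and $v$ are adjacent if $u\ne v$ and $\hat u\perp\hat v$.

\begin{lemma}\label{lem:G0}
\begin{enumerate}
\item[(i)] For every $\ell$-set $X\subseteq V$ there is a vertex outside $X$ that is adjacent in $G_0$ to all vertices of $X$.
\item[(ii)] Every vertex $v$ satisfies $q^{\ell-1}\le\deg_{G_0}(v)\le q^{\ell-1}+5m$.
\item[(iii)] Two vertices $u,v$ with $\hat u\ne\hat v$ have at most $3m$ common neighbors in $G_0$.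
\end{enumerate}
\end{lemma}

\begin{proof}
(i) The set $\hat X$ spans a space of dimension at most $\ell$, so $\hat X^\perp\ne\emptyset$. If there is a point $z\in\hat X^\perp\setminus\hat X$, the vertex $(z,1)$ works. Otherwise $\hat X^\perp\subseteq\hat X$ has at most $\ell<q+1$ points; this is where $q\ge\ell$ is used. A subspace of dimension at least $2$ has at least $q+1$ points, so $\hat X^\perp$ is a single point $z$ and $\hat X$ spans a space of dimension $\ell$. Hence $|\hat X|=\ell$, and no two vertices of $X$ have the same point. Since $z\in\hat X$ and $z\in\hat X^\perp$, the point $z$ is isotropic. Exactly one of $(z,1)$, $(z,2)$ lies in $X$, and the other is adjacent to all of $X$.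

(ii) There are $H+|\hat v^\perp\cap\mathcal Q|$ vertices whose point is orthogonal to $\hat v$, and $v$ may be one of them. So the degree is at least $H-1=q^{\ell-1}+H'-1\ge q^{\ell-1}$ and, by Lemma \ref{lem:iso}, at most $q^{\ell-1}+H'+3m\le q^{\ell-1}+5m$.

(iii) The point of a common neighbor lies in $\hat u^\perp\cap\hat v^\perp$, and each point has at most two vertices. So there are at most $2H'\le3m$ common neighbors.
\end{proof}

\subsection{Second and third repair: twins and degrees}

A neighborhood is a minimum separator only if the degree equals the connectivity, so we want a regular graph. Adding edges preserves property (i) of Lemma \ref{lem:G0}, and we shall add $O(m)$ edges at each vertex. Before that, the doubling has to be taken care of. The vertices $(x,1)$ and $(x,2)$ with $x\in\mathcal Q$ are adjacent and have the same closed neighborhood in $G_0$. If this remained so in a $k$-regular graph, the pair would have a boundary of only $k-1$ vertices. We therefore give $(x,1)$ a new neighbor and forbid it to $(x,2)$.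

Recall Hall's theorem: a bipartite graph with classes $S,S'$ has a matching covering $S$ if every subset $S_0\subseteq S$ has at least $|S_0|$ neighbors. Join $x\in\mathcal Q$ to $y\in\mathcal P$ if $x\not\perp y$. Vertices in $\mathcal Q$ have degree $N-H$ and vertices in $\mathcal P$ have degree at most $N-H$, so the $|S_0|(N-H)$ edges at a set $S_0\subseteq\mathcal Q$ end in at least $|S_0|$ vertices. Hence there is an injection $\psi\colon\mathcal Q\to\mathcal P$ with $\psi(x)\not\perp x$, and in particular $\psi(x)\ne x$. Let $G_1$ be obtained from $G_0$ by adding the edges $(x,1)(\psi(x),1)$, $x\in\mathcal Q$, and let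
\[
\Phi=\{(x,2)(\psi(x),1):x\in\mathcal Q\}
\]
be the set of \emph{forbidden pairs}. A forbidden pair is not an edge of $G_0$, since $\psi(x)\not\perp x$, and not a new edge, since new edges lie inside $\mathcal P\times\{1\}$. As $\psi$ is injective, each vertex lies in at most two new edges and at most one forbidden pair.

The following lemma completes the degrees.

\begin{lemma}\label{lem:degree}
Let $B$ be a graph on a set $V$ of $n$ vertices with maximum degree at most $\beta$. Let $g\colon V\to\mathbb Z$ satisfy $0<a\le g(v)\le b$ for all $v$, let $\sum_vg(v)$ be even, and let $an>3b(\beta+b+1)$. Then there is a graph $D$ on $V$, edge-disjoint from $B$, with $\deg_D(v)=g(v)$ for all $v$.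
\end{lemma}

\begin{proof}
Among the graphs $D$ that are edge-disjoint from $B$ and satisfy $\deg_D\le g$, take one with the most edges. Let $S$ be the set of vertices with positive deficit $g-\deg_D$, and suppose that $S\ne\emptyset$. Closed neighborhoods $\mathcal N[\cdot]$ in $B\cup D$ have at most $\nu=\beta+b+1$ elements. Any two vertices of $S$ are adjacent in $B\cup D$, since otherwise $D$ could take another edge; so $|S|\le\nu$. The total deficit is even and positive, so there are $u,w\in S$ that are distinct, or equal with deficit at least $2$.

We look for an edge of $D$ to exchange for two new ones. The number of ordered pairs $(y,z)$ with $yz\in E(D)$ is $\sum_v\deg_D(v)\ge an-b\nu>2b\nu$. At most $b\nu$ of them have $y\in\mathcal N[u]$ and at most $b\nu$ have $z\in\mathcal N[w]$. So there is one with $y\notin\mathcal N[u]$ and $z\notin\mathcal N[w]$. Both $u$ and $w$ lie in $\mathcal N[u]\cap\mathcal N[w]$, so $y,z\notin\{u,w\}$, and $uy$, $wz$ are two distinct non-edges of $B\cup D$. Replacing $yz$ by $uy$ and $wz$ keeps the degrees of $y$ and $z$, uses one unit of deficit at each of $u$ and $w$ (two units if $u=w$), and increases the number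 of edges, a contradiction.
\end{proof}

Apply the lemma with $B=G_1\cup\Phi$ and $g(v)=k-\deg_{G_1}(v)$, where $k=q^{\ell-1}+8m+1$. By Lemma \ref{lem:G0}(ii), $q^{\ell-1}\le\deg_{G_1}(v)\le q^{\ell-1}+5m+2$, so $2m\le3m-1\le g(v)\le8m+1\le9m$, and we may take $a=2m$, $b=9m$, $\beta=q^{\ell-1}+5m+3$. As $q$ is odd, $k$ is even, so $\sum_vg(v)=kn-2|E(G_1)|$ is even. Finally $\beta+b+1\le(q+16)m$ and $n\ge q^2m$, so the last hypothesis follows from $2q^2>27(q+16)$, which holds for $q\ge41$. Let $D$ be the graph given by the lemma and put $G=G_1\cup D$. Then $G$ is $k$-regular, contains $G_1$, and has no forbidden pair as an edge. Each vertex has at most $k-q^{\ell-1}=8m+1$ neighbors in $G$ that are not neighbors in $G_0$; we call them \emph{extra neighbors}.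

\subsection{Connectivity}

\begin{lemma}\label{lem:kappa}
We have $n>k+1$ and $\kappa(G)=k$.
\end{lemma}

\begin{proof}
First, $n-k\ge q^\ell+q^{\ell-1}-k\ge q^\ell-9m\ge q^\ell/2>1$. So the neighborhood of any vertex is a separator, and $\kappa(G)\le k$.

Suppose that $T$ is a separator with $|T|<k$. Write $V\setminus T$ as a disjoint union of nonempty sets $A,A'$ with no edge between them and $|A|\le|A'|$. Then $N(A)\subseteq T$, where the boundary is taken in $G$, and it suffices to show that $|N(A)|\ge k$. Lemma \ref{lem:mix} makes $A$ small, and for small $A$ two of its vertices already provide enough neighbors.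

If $u\in A$ and $v\in A'$, then $u\neq v$ and $uv$ is not an edge of $G_0$, so $\hat u\not\perp\hat v$. Moreover $|A'|\ge(n-k)/2\ge q^\ell/4$, so $\hat A'$ has at least $q^\ell/8$ points. Lemma \ref{lem:mix} gives $|\hat A|\le8(q+1)^2/q\le9q$, the last step because $(1+1/q)^2\le9/8$ for $q\ge41$. Hence $|A|\le18q\le18m$. There are three cases.

\emph{$A$ is a single vertex.} Then $|N(A)|=k$.

\emph{$A=\{(x,1),(x,2)\}$ with $x\in\mathcal Q$.} Let $C=\{u\in V:\hat u\perp x\}$ be the common closed neighborhood of the two vertices in $G_0$, and let $L_i$ be the set of neighbors of $(x,i)$ in $G$ outside $C$. Then $|L_i|=k-(|C|-1)$. The vertex $(\psi(x),1)$ is outside $C$, adjacent to $(x,1)$ in $G_1$, and not adjacent to $(x,2)$ because that pair is forbidden. So it lies in $L_1\setminus L_2$, and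
\[
|N(A)|=|C\setminus A|+|L_1\cup L_2|\ge(|C|-2)+(k-|C|+2)=k.
\]

\emph{$A$ contains vertices $u,v$ with $\hat u\ne\hat v$.} A common neighbor in $G$ is a common neighbor in $G_0$ or an extra neighbor of $u$ or of $v$. By Lemma \ref{lem:G0}(iii) there are at most $3m+2(8m+1)\le20m$ of them. So at least $2k-20m$ vertices are adjacent to $u$ or $v$, and $|N(A)|\ge2k-20m-|A|\ge2k-38m\ge k$, because $k\ge qm\ge41m$.
\end{proof}

\begin{proof}[Proof of Proposition \ref{prop:q}]
The graph $G$ has $n\ge q^\ell$ vertices, is not complete, and has connectivity $k$ by Lemma \ref{lem:kappa}. A set $X$ of at most $\ell$ vertices is contained in an $\ell$-set, and hence, by Lemma \ref{lem:G0}(i), in the neighborhood in $G$ of some vertex. This neighborhood is a separator with $k$ vertices. Lemma \ref{lem:cover} completes the proof.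
\end{proof}

\subsection{All large values of $k$}

The gaps between the numbers $k_q$ are filled by adding universal vertices.

\begin{lemma}\label{lem:join}
Let $G$ be a non-complete $\ell$-critically $k$-connected graph and let $j\ge0$. Let $G'$ be obtained from $G$ by adding a set $K$ of $j$ new vertices, each adjacent to all other vertices of $G'$. Then $G'$ is $\ell$-critically $(k+j)$-connected.
\end{lemma}

\begin{proof}
If a vertex of $K$ survives the deletion of a set, the remaining graph is connected. So the separators of $G'$ are the sets $T\cup K$ with $T$ a separator of $G$, and $\kappa(G')=k+j$. If $|X|\le\ell$, then $X\setminus K$ lies in a minimum separator $T$ of $G$ by Lemma \ref{lem:cover}, and $X$ lies in the minimum separator $T\cup K$ of $G'$. Apply Lemma \ref{lem:cover} again.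
\end{proof}

\begin{proof}[Proof of Theorem \ref{thm:lower}]
Fix $\ell\ge3$. For large $k$ let $q$ be the largest prime with $k_q\le k$ and let $q'$ be the next prime, so that $k_q\le k<k_{q'}$. Then $q\to\infty$ as $k\to\infty$, and in particular $q\ge\max(41,\ell)$ for large $k$. Proposition \ref{prop:q} and Lemma \ref{lem:join} with $j=k-k_q$ give an $\ell$-critically $k$-connected graph with at least $q^\ell$ vertices. By the prime number theorem, the ratio of consecutive primes tends to $1$. Hence $k<k_{q'}=(1+o(1))q'^{\,\ell-1}=(1+o(1))q^{\ell-1}$, and $q^\ell=(q^{\ell-1})^{\ell/(\ell-1)}\ge(1-o(1))k^{\ell/(\ell-1)}$. Together with the second assertion of Theorem \ref{thm:upper}, this gives $f_\ell(k)/k^{\ell/(\ell-1)}\to1$.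
\end{proof}

\begin{thebibliography}{9}
\bibitem{Mader} Mader, theorem that every $3$-critically $k$-connected graph has at most $2k^2-k$ vertices.
\end{thebibliography}
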